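\title{Countable groups of automorphisms of finitely generated solvable groups}

\begin{abstract}
We prove that every countable group $S$ is isomorphic to a subgroup of $\mathrm{Aut}(G)$ for some finitely generated solvable group $G$. One can take $G$ to be $2$-generated of derived length $3$, a split extension of a cyclic module by a wreath product $C\wr\mathbb Z$ with $C$ cyclic, and $S$ then embeds even in $\mathrm{Out}(G)$. The derived length $3$ is optimal: if a finitely generated group is nilpotent-by-polycyclic, then its automorphism group is nilpotent-by-(residually finite) and contains no infinite non-abelian simple group.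
\end{abstract}

\section{Introduction}

Which groups act faithfully by automorphisms on a finitely generated solvable group? One condition is necessary. An automorphism of a finitely generated group $G$ is determined by its values on a finite generating set, so $\mathrm{Aut}(G)$ is countable (throughout, finite sets count as countable). We prove the following conjecture, which says that there is no other condition.

\begin{quote}
\textbf{Conjecture.} \emph{For every countable group $S$ there is a finitely generated solvable group $G$ such that $S$ is isomorphic to a subgroup of $\mathrm{Aut}(G)$.}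
\end{quote}

We write $S\le\mathrm{Aut}(G)$ for the conclusion. Recall that $G$ is \emph{solvable} if its derived series $G\ge G'\ge G''\ge\cdots$ reaches $1$. The number of steps needed is the \emph{derived length}, and groups of derived length at most $2$ are \emph{metabelian}. For classes $\mathcal X,\mathcal Y$ of groups, $G$ is \emph{$\mathcal X$-by-$\mathcal Y$} if it has a normal subgroup $N\in\mathcal X$ with $G/N\in\mathcal Y$.

Inner automorphisms do not help, since $\mathrm{Inn}(G)\cong G/Z(G)$ is solvable with $G$. The full automorphism group can be far from solvable: $\mathrm{Aut}(\mathbb Z^n)=\mathrm{GL}_n(\mathbb Z)$ contains the permutation matrices, so the conjecture holds for finite $S$ by Cayley's theorem. If finite generation were not required, the same idea would settle every case, because $S$ permutes a basis of the free abelian group on the set $S$. With finite generation an obstruction appears. A group $H$ is \emph{residually finite} if every $h\ne1$ lies outside some normal subgroup of finite index. This property passes to subgroups, and $\mathrm{GL}_n(\mathbb Z)$ has it (reduce modulo integers). An infinite simple group does not have it,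 since its only normal subgroup of finite index is the whole group. So the finitary alternating group on $\mathbb N$, which is simple as the union of the simple groups $A_5<A_6<\cdots$, lies in no $\mathrm{GL}_n(\mathbb Z)$. Theorem~\ref{thm:sharp} below shows that this obstruction persists for all polycyclic and all finitely generated metabelian groups $G$. On this evidence one would guess that the conjecture is false. It is true, and the obstruction disappears exactly at derived length $3$.

Fix $p$, a prime or $0$. If $p$ is prime, let $k=\mathbb F_p$ and let $C$ be cyclic of order $p$; if $p=0$, let $k=\mathbb Z$ and let $C$ be infinite cyclic. The wreath product $C\wr\mathbb Z$ is the semidirect product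
\begin{equation}\label{eq:Q}
Q=A\rtimes\langle t\rangle,\qquad A=\bigoplus_{i\in\mathbb Z}\langle a_i\rangle,\qquad \langle a_i\rangle\cong C,\qquad t^{-1}a_it=a_{i+1},
\end{equation}
with $t$ of infinite order. It is metabelian and generated by $t$ and $a_0$.

\begin{theorem}\label{thm:main}
Let $S$ be a countable group and let $p$ be a prime or $0$. There is a group $G=M\rtimes Q$, with $Q=C\wr\mathbb Z$ and $M$ a cyclic right $kQ$-module, such that:
\begin{enumerate}
\item[(1)] $G$ is finitely generated and solvable with $G'''=1$, and $S\le\mathrm{Aut}(G)$. In particular the conjecture holds.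
\item[(2)] $G$ can be generated by $2$ elements, and its derived length is exactly $3$.
\item[(3)] $S$ fixes every element of $Q$ and acts trivially on $G/M$. Moreover $S\cap\mathrm{Inn}(G)=1$, so $S$ also embeds in $\mathrm{Out}(G)=\mathrm{Aut}(G)/\mathrm{Inn}(G)$.
\item[(4)] If $p=0$, then $G$ is torsion-free. If $p$ is prime, then $G$ is an extension of a $p$-group of exponent dividing $p^2$ by $\mathbb Z$.
\end{enumerate}
\end{theorem}

Together with the countability of $\mathrm{Aut}(G)$ this gives a characterization.

\begin{corollary}
A group embeds in $\mathrm{Aut}(G)$ for some finitely generated solvable group $G$ if and only if it is countable.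
\end{corollary}

The group $G$ has to depend on $S$. By a theorem of B.~H.~Neumann \cite{BHN} there are uncountably many non-isomorphic $2$-generator groups, whereas the countable group $\mathrm{Aut}(G)$ has only countably many $2$-generator subgroups.

A group is \emph{polycyclic} if it has a finite series of subgroups from $1$ to the whole group, each normal in the next, with cyclic factors.

\begin{theorem}\label{thm:sharp}
Let $G$ be a finitely generated group with a nilpotent normal subgroup $N$ such that $G/N$ is polycyclic. Then $\mathrm{Aut}(G)$ is nilpotent-by-(residually finite). Hence no infinite non-abelian simple group, for example the finitary alternating group on $\mathbb N$, embeds in $\mathrm{Aut}(G)$. In particular, the derived length $3$ in Theorem~\ref{thm:main} cannot be replaced by $2$, and the class of abelian-by-metabelian groups, to which the groups of Theorem~\ref{thm:main} belong, cannot be replaced by the class of nilpotent-by-nilpotent or of nilpotent-by-polycyclic groups.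
\end{theorem}

Section~\ref{sec:cyclic} reduces Theorem~\ref{thm:main} to a problem about cyclic modules, Section~\ref{sec:idea} shows the idea of the solution on the symmetric group of degree $3$, and Sections~\ref{sec:module} and~\ref{sec:group} carry it out. Section~\ref{sec:sharp} proves Theorem~\ref{thm:sharp} and is independent of the rest.

\section{Automorphisms of cyclic modules}\label{sec:cyclic}

Commutators are $[x,y]=x^{-1}y^{-1}xy$. Modules over group rings are right modules, and operators coming from group rings are written on the right and composed from left to right. The group $S$ acts on the left. With this convention the statement that $h\in S$ commutes with an operator $X$ reads $h(wX)=(hw)X$. A module $M$ over a ring $R$ is \emph{cyclic} if $M=mR$ for some $m\in M$.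

Let $P$ be a group and $M$ a $kP$-module. The semidirect product $M\rtimes P$ consists of the pairs $(q,u)$ with $q\in P$, $u\in M$, multiplied by
\[
(q,u)(q',u')=(qq',\,uq'+u').
\]
We identify $q$ with $(q,0)$ and $u$ with $(1,u)$. Then $M$ is an abelian normal subgroup with quotient $P$, and conjugation by $q$ sends $u$ to $uq$.

\begin{lemma}\label{lem:semidirect}
Let $G=M\rtimes P$ as above.
\begin{enumerate}
\item[(a)] A subgroup of $M$ that is normalized by $P$ is a $kP$-submodule. Hence, if $M=m\,kP$, then $G$ is generated by $m$ together with any generating set of $P$.
\item[(b)] If $h$ is a $kP$-automorphism of $M$, then $\hat h\colon(q,u)\mapsto(q,hu)$ is an automorphism of $G$ that fixes every element of $P$ and acts trivially on $G/M$. The map $h\mapsto\hat h$ is an injective homomorphism $\mathrm{Aut}_{kP}(M)\to\mathrm{Aut}(G)$.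
\item[(c)] If $Z(P)=1$ and $h\neq1$, then $\hat h$ is not inner.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Since $k$ is $\mathbb Z$ or $\mathbb F_p$, every additive subgroup of $M$ is a $k$-submodule, and being normalized by $P$ means being invariant under the action of $P$. If a subgroup $T$ of $G$ contains $P$ and $m$, then $T\cap M$ is a submodule containing $m$, so $T\supseteq M$.

(b) We have $(q,hu)(q',hu')=(qq',(hu)q'+hu')=(qq',h(uq'+u'))$. The remaining claims are read off from the formula for $\hat h$.

(c) Suppose that $\hat h$ is conjugation by $(q,u)$. On $G/M\cong P$ it induces conjugation by $q$, and this is trivial by (b), so $q\in Z(P)=1$. Then $\hat h$ is conjugation by an element of the abelian group $M$, so it is trivial on $M$, and $h=1$.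
\end{proof}

It is therefore enough to find a finitely generated solvable group $P$ and a cyclic $kP$-module on which $S$ acts faithfully by module automorphisms. It is easy to write down large modules with a commuting action of $S$; the difficulty is to find a cyclic submodule that $S$ leaves invariant. The next lemma reduces this to finitely many equations. We say that $s_1,\dots,s_d$ generate $S$ \emph{as a monoid} if every element of $S$ is a product of the $s_j$, with no inverses used.

\begin{lemma}\label{lem:criterion}
Let $R$ be a ring and $W$ a right $R$-module on which $S$ acts by $R$-automorphisms. Suppose that $s_1,\dots,s_d$ generate $S$ as a monoid, and that $v\in W$ satisfies $hv\ne v$ for all $h\in S\setminus\{1\}$ and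
\begin{equation}\label{eq:wanted}
s_jv=vr_j\quad\text{for some } r_j\in R\qquad(1\le j\le d).
\end{equation}
Then $S$ leaves $vR$ invariant and acts faithfully on it by $R$-automorphisms.
\end{lemma}

\begin{proof}
We have $s_j(vR)=(s_jv)R=vr_jR\subseteq vR$. Every $h\in S$ is a product of the $s_j$, so $h(vR)\subseteq vR$; applying this to $h^{-1}$ as well gives $h(vR)=vR$. The action is faithful because no $h\ne1$ fixes $v$.
\end{proof}

From \eqref{eq:wanted} we get $s_is_jv=s_i(vr_j)=vr_ir_j$, and in the same way every word in the $s_j$ acts on $v$ as the corresponding word in the $r_j$. If $R$ is commutative, then $s_is_jv=s_js_iv$ and $S$ is abelian; so $P$ cannot be abelian in general. By Theorem~\ref{thm:sharp}, applied with $N=M$, it cannot be polycyclic either. The group $Q=C\wr\mathbb Z$ is finitely generated and metabelian but not polycyclic, since its subgroup $A$ is not finitely generated. The question is how a group ring that is so close to commutative can carry the multiplication of an arbitrary group $S$.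

\section{The idea: reading a word with commuting operators}\label{sec:idea}

The subgroup $A$ supplies commuting operators indexed by positions $i\in\mathbb Z$. Their order of application carries no information, so we record the order of the letters in a word $s_{j_1}\cdots s_{j_l}$ by the \emph{positions} of the operators. The smallest case in which order matters is that of two letters and words of length two.

Let $S$ be the symmetric group of degree $3$, with $s_1=(1\,2)$ and $s_2=(2\,3)$. Let $V$ be the free $k$-module on the symbols $(g;e_1e_0)$ with $g\in S$ and $e_1,e_0\in\{0,1,2\}$. We think of $e_1e_0$ as a tape with two cells, at positions $1$ and $0$, each blank ($0$) or holding the name of a generator. The group $S$ acts by left multiplication on $g$. For $j\in\{1,2\}$ and $i\in\{0,1\}$ let $X_{j,i}$ be the operator that looks at position $i$, erases the entry if it is $j$, and sends the symbol to $0\in V$ otherwise. These four operators commute with $S$ and with each other. Put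
\begin{align*}
v_0&=(1;00),\\
v_1&=(s_1;01)+(s_2;02),\\
v_2&=(s_1s_1;11)+(s_1s_2;12)+(s_2s_1;21)+(s_2s_2;22).
\end{align*}
Thus $v_n$ lists all words of length $n$, each with its spelling on the tape and its value in $S$. The operators pick out single words:
\[
v_2X_{1,1}X_{2,0}=(s_1s_2;00)=s_1s_2v_0,\qquad v_2X_{2,1}X_{1,0}=(s_2s_1;00)=s_2s_1v_0 .
\]
The results differ although all operators commute. Relations of $S$ appear by themselves: $v_2X_{1,1}X_{1,0}=(s_1^2;00)=v_0$. Taken one letter at a time, the computation reads
\[
v_2X_{j,1}=(s_js_1;01)+(s_js_2;02)=s_jv_1,\qquad v_1X_{j,0}=(s_j;00)=s_jv_0 .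
\]

It is important that $X_{j,i}$ erases the entry. First, this gives $X_{j,i}^2=0$, so $1+X_{j,i}$ is invertible with $(1+X_{j,i})^r=1+rX_{j,i}$, and a generator of $C$ can act as $1+X_{j,i}$. The projection $E$ that keeps the entry $j$ would not do: $1+E$ is multiplication by $2$ on the image of $E$, which is not invertible for $k=\mathbb Z$ or $\mathbb F_2$. Second, erasing returns a translate of $v_0$, whereas $v_1E=(s_j;0j)$ is not one.

Suppose now that there were an invertible operator $\tau$, commuting with $S$, such that $v_n\tau=v_{n+1}$ and $\tau^{-1}X_{j,i}\tau=X_{j,i+1}$. Then $s_jv_0=v_0\tau X_{j,0}$ would be an equation of the form \eqref{eq:wanted}, and $\tau$ together with the operators $1+X_{j,i}$ would satisfy the relations of a wreath product. For this the tape must be infinite in both directions. On the left we can pad with blanks. On the right we cannot: since $v_1$ is a sum over entries at position $0$, its preimage $v_0$ must be a sum over entries at position $-1$, and each term must in turn be a sum over entries at position $-2$, and so on without end. The way out is to let the tape start at a position $n$, to declare a symbol whose tape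 starts at $n$ equal to the sum of its one-letter extensions with tapes starting at $n-1$, and to pass to the direct limit.

\section{The module}\label{sec:module}

The sum over all one-letter extensions must be finite, so we need finitely many generators. By the theorem of Higman, Neumann and Neumann \cite{HNN}, every countable group embeds in a group generated by two elements $a,b$, and such a group is generated as a monoid by $a,b,a^{-1},b^{-1}$. Every assertion of Theorem~\ref{thm:main} about $S$ passes to subgroups of $S$. We may therefore assume from now on that
\begin{center}
\emph{$S$ is generated as a monoid by $s_1,\dots,s_d$, where $d\ge1$ is finite.}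
\end{center}

\subsection*{The space $W$}
For $n\in\mathbb Z$, a \emph{tape starting at $n$} is a function $\varepsilon\colon\{i\in\mathbb Z:i\ge n\}\to\{0,1,\dots,d\}$ with finite support. We picture it as the string $\cdots\varepsilon(n+2)\,\varepsilon(n+1)\,\varepsilon(n)$, and we write $\varepsilon l$ for the tape starting at $n-1$ that extends $\varepsilon$ by the value $l$ at position $n-1$. Let $W_n$ be the free $k$-module on the symbols $(g;\varepsilon)$, where $g\in S$ and $\varepsilon$ is a tape starting at $n$, with $S$ acting by $h(g;\varepsilon)=(hg;\varepsilon)$. Define the $k$-linear map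
\[
\varphi_n\colon W_n\to W_{n-1},\qquad (g;\varepsilon)\varphi_n=\sum_{l=1}^d(gs_l;\varepsilon l).
\]
It commutes with $S$, because left and right multiplication in $S$ commute. It is injective: if $w=\sum c_{g,\varepsilon}(g;\varepsilon)$, then the symbol $(gs_1;\varepsilon1)$ occurs in $(g';\varepsilon')\varphi_n$ only for $\varepsilon'=\varepsilon$ and $g'=g$, so its coefficient in $w\varphi_n$ is $c_{g,\varepsilon}$. Let $W$ be the direct limit of
\[
\cdots\longrightarrow W_1\xrightarrow{\ \varphi_1\ }W_0\xrightarrow{\ \varphi_0\ }W_{-1}\longrightarrow\cdots .
\]
As the maps are injective, we may identify $w\in W_n$ with $w\varphi_n\in W_{n-1}$; then $W_n\subseteq W_{n-1}$ and $W=\bigcup_nW_n$. To define a linear map on $W$ it suffices to define it on $W_m$ for all $m$ below some bound, compatibly with the maps $\varphi_m$. In particular $S$ acts on $W$.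

\subsection*{The erasing operators}
Let $1\le j\le d$ and $i\in\mathbb Z$. For $m\le i$ define $X_{j,i}\colon W_m\to W_m$ by
\[
(g;\varepsilon)X_{j,i}=\begin{cases}(g;\varepsilon')&\text{if }\varepsilon(i)=j,\\ 0&\text{if }\varepsilon(i)\ne j,\end{cases}
\]
where $\varepsilon'(i)=0$ and $\varepsilon'$ agrees with $\varepsilon$ elsewhere. The map $\varphi_m$ writes at position $m-1<i$ only. So both $X_{j,i}\varphi_m$ and $\varphi_mX_{j,i}$ send $(g;\varepsilon)$ to $\sum_l(gs_l;\varepsilon'l)$ if $\varepsilon(i)=j$ and to $0$ otherwise, and $X_{j,i}$ is a well-defined endomorphism of $W=\bigcup_{m\le i}W_m$. Put $U_{j,i}=1+X_{j,i}$.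

\subsection*{The shift}
Define $\tau\colon W_n\to W_{n+1}$ by $(g;\varepsilon)\tau=(g;\varepsilon^\tau)$, where $\varepsilon^\tau(i+1)=\varepsilon(i)$. It is a bijection on basis symbols. Since $(\varepsilon l)^\tau=\varepsilon^\tau l$, both $\varphi_n\tau$ and $\tau\varphi_{n+1}$ send $(g;\varepsilon)\in W_n$ to $\sum_l(gs_l;\varepsilon^\tau l)\in W_n$. Hence $\tau$ and its inverse are compatible with the identifications, and $\tau$ is an automorphism of $W$. It maps $W_0$ onto the submodule $W_1$; only on the limit $W$ does it become invertible.

Finally, let $v_n=(1;0)\in W_n$, where $0$ is the blank tape starting at $n$.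

\begin{lemma}\label{lem:operators}
The operators $X_{j,i}$, $U_{j,i}$ and $\tau$ commute with $S$, and:
\begin{enumerate}
\item[(a)] the $U_{j,i}$ are pairwise commuting automorphisms of $W$ with $U_{j,i}^{\,r}=1+rX_{j,i}$ for all $r\in\mathbb Z$; in particular $U_{j,i}^{\,p}=1$ if $p$ is prime;
\item[(b)] $\tau^{-1}U_{j,i}\tau=U_{j,i+1}$;
\item[(c)] $v_n\tau=v_{n+1}$, and
\begin{equation}\label{eq:key}
v_nX_{j,n-1}=s_jv_{n-1},\qquad v_nX_{j,i}=0\quad(i\ge n).
\end{equation}
\end{enumerate}
\end{lemma}

\begin{proof}
The operators $X_{j,i}$ and $\tau$ change only the tape and $S$ changes only the group entry, so they commute.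

(a) After $X_{j,i}$ is applied the entry at position $i$ is $0$, which differs from every $j'\ge1$. So $X_{j,i}X_{j',i}=0$ for all $j,j'$. For $i\ne i'$, both $X_{j,i}X_{j',i'}$ and $X_{j',i'}X_{j,i}$ erase the two entries of a symbol with $\varepsilon(i)=j$ and $\varepsilon(i')=j'$ and kill all other symbols. Thus all $X_{j,i}$ commute. From $X_{j,i}^2=0$ we get $(1+rX_{j,i})(1+r'X_{j,i})=1+(r+r')X_{j,i}$, which gives the formula for powers.

(b) Both $X_{j,i}\tau$ and $\tau X_{j,i+1}$ send $(g;\varepsilon)$ to $(g;(\varepsilon')^\tau)$ if $\varepsilon(i)=\varepsilon^\tau(i+1)$ equals $j$, and to $0$ otherwise.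

(c) The shift of a blank tape is blank. For $i\ge n$ we compute $v_nX_{j,i}$ in $W_n$, where the entry at $i$ is $0\neq j$. For $i=n-1$ we compute in $W_{n-1}$, where $v_n=\sum_l(s_l;0l)$; only the term $l=j$ survives, and it becomes $(s_j;0)=s_jv_{n-1}$.
\end{proof}

Iterating \eqref{eq:key} gives $v_lX_{j_1,l-1}X_{j_2,l-2}\cdots X_{j_l,0}=s_{j_1}s_{j_2}\cdots s_{j_l}v_0$, the general form of the computation in Section~\ref{sec:idea}.

\subsection*{The acting group}
We have $d$ sequences $(U_{j,i})_{i\in\mathbb Z}$ of operators, each moved one step by $\tau$, while $Q$ has a single sequence $(a_i)$. We interleave the $d$ sequences, so that $\tau$ corresponds to $t^d$. Let $Q_d=A\langle t^d\rangle=A\rtimes\langle t^d\rangle$. It is a normal subgroup of $Q$ with cosets $Q_dt^r$, $0\le r\le d-1$. Every integer is uniquely of the form $di+j-1$ with $i\in\mathbb Z$ and $1\le j\le d$.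

\begin{proposition}\label{prop:M0}
There is a right action of $Q_d$ on $W$ by $k$-automorphisms in which
\[
a_{di+j-1}\ \text{acts as}\ U_{j,i},\qquad t^d\ \text{acts as}\ \tau .
\]
The group $S$ leaves the cyclic $kQ_d$-module $M_0=v_0\,kQ_d$ invariant and acts faithfully on it by $kQ_d$-automorphisms.
\end{proposition}

\begin{proof}
The group $A$ is the direct sum of the copies $\langle a_i\rangle$ of $C$, so by Lemma~\ref{lem:operators}(a) the assignment $a_{di+j-1}\mapsto U_{j,i}$ extends to a homomorphism $\rho$ from $A$ to the group of operators on $W$. Since $t^{-d}a_{di+j-1}t^d=a_{d(i+1)+j-1}$, part (b) gives $\rho(t^{-d}at^d)=\tau^{-1}\rho(a)\tau$ for all $a\in A$. This is the condition under which $at^{dn}\mapsto\rho(a)\tau^n$ is a homomorphism on the semidirect product $Q_d$. So $W$ is a $kQ_d$-module on which $S$ acts by $kQ_d$-automorphisms. By part (c),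
\[
s_jv_0=v_1X_{j,0}=v_0\tau(U_{j,0}-1)=v_0\,t^d(a_{j-1}-1).
\]
If $h\ne1$, then $hv_0=(h;0)$ and $v_0=(1;0)$ are different basis elements of $W_0\subseteq W$. Lemma~\ref{lem:criterion} applies with $R=kQ_d$ and $v=v_0$.
\end{proof}

This already proves the conjecture. The group $Q_d$ is metabelian and generated by $a_0,\dots,a_{d-1},t^d$, so $M_0\rtimes Q_d$ is solvable, it is finitely generated by Lemma~\ref{lem:semidirect}(a), and its automorphism group contains $S$ by Lemma~\ref{lem:semidirect}(b).

\begin{remark}
Generation as a monoid cannot be weakened to generation as a group. Let $S=\langle s\rangle$ be infinite cyclic, $d=1$ and $s_1=s$, and give the symbol $(s^r;\varepsilon)$ the weight $r-|\mathrm{supp}\,\varepsilon|$. Each $\varphi_n$ sends a symbol to a single symbol of the same weight, so the weight is a grading of $W$. The shift preserves it, and $X_{1,i}$ raises it by $1$ or kills the symbol. Hence $M_0$ lies in the span of the symbols of weight at least $0$, while $s^{-1}v_0$ has weight $-1$.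
\end{remark}

\section{The group $G$ and the proof of Theorem~\ref{thm:main}}\label{sec:group}

To replace $Q_d$, which depends on $d$, by the $2$-generator group $Q$, we induce. The ring $kQ$ is a free left $kQ_d$-module with basis $1,t,\dots,t^{d-1}$, so
\[
M=M_0\otimes_{kQ_d}kQ=\bigoplus_{r=0}^{d-1}M_0\otimes t^r
\]
is a right $kQ$-module, and $w\mapsto w\otimes1$ is an isomorphism of $kQ_d$-modules from $M_0$ onto $M_0\otimes1$. Put $m=v_0\otimes1$. For $x\in kQ_d$ we have $m\,xt^r=v_0x\otimes t^r$, so $M=m\,kQ$. The group $S$ acts by $h(w\otimes x)=hw\otimes x$; this is well defined because $h$ is $kQ_d$-linear, and it commutes with right multiplication by $kQ$. The action is faithful, since it is faithful on $M_0\otimes1$. Let $G=M\rtimes Q$.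

\subsection*{Part (1)}
By Lemma~\ref{lem:semidirect}, $G$ is generated by $t,a_0,m$, and $S\le\mathrm{Aut}(G)$. The factors of the normal series $G\ge AM\ge M\ge1$ are $\mathbb Z$, $A$ and $M$, all abelian. Hence $G'\le AM$, $G''\le M$ and $G'''=1$.

\subsection*{Part (2)}
To save a generator we merge $a_0$ and $m$ into $y=(a_0,m)$ and consider $T=\langle t,y\rangle$. Its image in $Q$ contains $t$ and $a_0$, so $TM=G$, and the task is to show that $T$ contains $M$. The following observation shows that one suitable element is enough:
\begin{equation}\label{eq:one}
\text{if $L\le M$ is normal in $G$ and $s_1m\in L$, then $L=M$.}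
\end{equation}
Indeed, $L$ is a submodule by Lemma~\ref{lem:semidirect}(a), so it contains $(s_1m)kQ=s_1(m\,kQ)=s_1M=M$.

Conjugates of $y$ by powers of $t$ have commuting images in $Q$, so their commutators lie in $T\cap M$. We take $z=t^{-d}yt^d=(a_d,mt^d)$, because $a_0,a_d,t^d$ lie in $Q_d$ and act on $M_0\otimes1$ as $U_{1,0}$, $U_{1,1}$, $\tau$. We have
\[
yz=(a_0a_d,\ ma_d+mt^d),\qquad zy=(a_da_0,\ mt^da_0+m).
\]
For elements with the same first entry, $(q,u)^{-1}(q,u')=u'-u$, because $(q,u)(1,u'-u)=(q,u')$. Therefore, by \eqref{eq:key},
\begin{align*}
[y,z]=(zy)^{-1}(yz)&=m(a_d-1)-mt^d(a_0-1)\\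
&=v_0X_{1,1}\otimes1-v_1X_{1,0}\otimes1=0-s_1v_0\otimes 1=-s_1m .
\end{align*}
So $s_1m\in T\cap M$. The subgroup $T\cap M$ is normalized by $T$, and by $M$ since $M$ is abelian, hence by $TM=G$. Now \eqref{eq:one} gives $M\le T$, and $G=\langle t,y\rangle$.

It remains to show that $G'$ is not abelian. The subgroup $G'\cap M$ is normal in $G$ and contains $[y,z]^{-1}=s_1m$, so $M\le G'$ by \eqref{eq:one}. It suffices to find an element of $Q'$ that moves $m$. From $a_{-d}=t^da_0t^{-d}$ we get $a_{-d}^{-1}a_0=[t^{-d},a_0]\in Q'$, and this element acts on $M_0\otimes1$ as $U_{1,-1}^{-1}U_{1,0}=(1-X_{1,-1})(1+X_{1,0})$. By \eqref{eq:key}, $v_0X_{1,-1}=s_1v_{-1}$, while $X_{1,0}$ kills both $v_0$ and $v_{-1}$. Hence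
\[
v_0\,U_{1,-1}^{-1}U_{1,0}=(v_0-s_1v_{-1})(1+X_{1,0})=v_0-s_1v_{-1}\ne v_0 .
\]
So $a_{-d}^{-1}a_0$ and $m$ are non-commuting elements of $G'$, and the derived length of $G$ is exactly $3$.

\subsection*{Part (3)}
By Lemma~\ref{lem:semidirect}(b) and (c) we need only show that $Z(Q)=1$. Let $q=at^n$ with $a\in A$ be central. Then $a_0=q^{-1}a_0q=a_n$, so $n=0$. Thus $q=a$ commutes with $t$, so its support, the finite set of $i$ for which the $\langle a_i\rangle$-component of $a$ is nontrivial, is invariant under $i\mapsto i+1$. The support is therefore empty, and $a=1$. Finally, $S\cap\mathrm{Inn}(G)=1$ says that the composite $S\to\mathrm{Aut}(G)\to\mathrm{Out}(G)$ is injective.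

\subsection*{Part (4)}
Let $p=0$. Then $W$ is the union of a chain of free abelian groups, so it is torsion-free, and so are $M_0\subseteq W$ and $M$, which is additively a direct sum of $d$ copies of $M_0$. All three factors $\mathbb Z$, $A$, $M$ of the series in part (1) are torsion-free, hence so is $G$. Let $p$ be prime. Then $A$ and $M$ have exponent $p$. For $x\in AM$ we have $x^p\in M$ and so $x^{p^2}=1$, and $G/AM\cong\mathbb Z$. This completes the proof of Theorem~\ref{thm:main}. \qed

\section{Nilpotent-by-polycyclic groups}\label{sec:sharp}

The plan for Theorem~\ref{thm:sharp} is to pass to a characteristic quotient of $G$ that is residually finite, and to show that the automorphisms which become trivial on this quotient form a nilpotent group. For a group $F$ let $\gamma_1(F)=F$ and $\gamma_{i+1}(F)=[\gamma_i(F),F]$. Then $\gamma_2(F)=F'$ and $[\gamma_i(F),\gamma_j(F)]\le\gamma_{i+j}(F)$, and $F$ is nilpotent if and only if $\gamma_{c+1}(F)=1$ for some $c$. We use the following facts.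

\begin{enumerate}
\item[(F1)] Subgroups and quotients of polycyclic groups are polycyclic, polycyclic groups are finitely generated, and finitely generated nilpotent groups are polycyclic.
\item[(F2)] (Fitting's theorem) A product of finitely many nilpotent normal subgroups of a group is nilpotent.
\item[(F3)] (Roseblade \cite{Ros}, Jategaonkar \cite{Jat}) Finitely generated abelian-by-(polycyclic-by-finite) groups are residually finite. For abelian-by-nilpotent groups this is due to P.~Hall \cite{Hall59}.
\item[(F4)] (G.~Baumslag \cite{Bau}) If $H$ is finitely generated and residually finite, then $\mathrm{Aut}(H)$ is residually finite.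
\item[(F5)] (Kaluzhnin \cite{Kal}; generalized by P.~Hall \cite{Hall58}) Let $G=G_0\ge G_1\ge\dots\ge G_n=1$ be normal subgroups of $G$, and let $K\le\mathrm{Aut}(G)$ leave each $G_i$ invariant and act trivially on each $G_i/G_{i+1}$. Then $K$ is nilpotent.
\end{enumerate}

The last two facts have short proofs, which we recall. For (F4), a normal subgroup of index $n$ is the kernel of a homomorphism from $H$ to the symmetric group of degree $n$, and a finitely generated group has finitely many of these. So the intersection $H_n$ of all normal subgroups of index $n$ is characteristic of finite index. If $\alpha(g)\ne g$, then $g^{-1}\alpha(g)$ lies outside a normal subgroup of some finite index $n$, hence outside $H_n$, and $\alpha$ has nontrivial image in the finite group $\mathrm{Aut}(H/H_n)$. For (F5), put $G_i=1$ for $i>n$ and work in $G\rtimes K$, where the $G_i$ are normal and $[G_i,K]\le G_{i+1}$. The three subgroup lemma states that if two of $[[X,Y],Z]$, $[[Y,Z],X]$, $[[Z,X],Y]$ lie in a normal subgroup, then so does the third. Suppose that $[G_i,\gamma_j(K)]\le G_{i+j}$ for all $i$. Then $[[G_i,\gamma_j(K)],K]$ and $[[K,G_i],\gamma_j(K)]$ lie in $G_{i+j+1}$,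 so $[\gamma_{j+1}(K),G_i]\le G_{i+j+1}$. By induction $[G,\gamma_n(K)]=1$, which means that $\gamma_n(K)=1$.

\begin{proof}[Proof of Theorem~\ref{thm:sharp}]
\emph{A characteristic replacement for $N$.} The quotient $G/N'$ is residually finite by (F3), but $N$ need not be characteristic, so $\mathrm{Aut}(G)$ need not act on $G/N'$. We replace $N$ by the Fitting subgroup $F$, the subgroup generated by all nilpotent normal subgroups of $G$. It is characteristic and contains $N$, and we must show that it is nilpotent. By (F1), $F/N$ is generated by the images of finitely many elements of $F$, and each of these lies in a product of finitely many nilpotent normal subgroups of $G$. Hence $F=NN_1\cdots N_r$ with each $N_i$ nilpotent and normal in $G$, and $F$ is nilpotent by (F2). The quotient $G/F$ is polycyclic by (F1).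

\emph{The residually finite quotient.} The group $G/F'$ is finitely generated, and $F/F'$ is an abelian normal subgroup with polycyclic quotient. By (F3) and (F4), $\mathrm{Aut}(G/F')$ is residually finite. Since $F'$ is characteristic in $G$, there is a homomorphism $\mathrm{Aut}(G)\to\mathrm{Aut}(G/F')$. Let $K$ be its kernel. Then $\mathrm{Aut}(G)/K$ is residually finite, being isomorphic to a subgroup of $\mathrm{Aut}(G/F')$.

\emph{The kernel is nilpotent.} Write $\gamma_i=\gamma_i(F)$; these subgroups are characteristic in $G$. The group $K$ acts trivially on $G/F'$, hence on $G/F$ and on $F/F'=\gamma_1/\gamma_2$. Suppose that it acts trivially on $\gamma_i/\gamma_{i+1}$. Let $\alpha\in K$, $x\in\gamma_i$ and $f\in F$, and write $\alpha(x)=xu$ and $\alpha(f)=fw$ with $u\in\gamma_{i+1}$ and $w\in\gamma_2$. Modulo $\gamma_{i+2}$ the subgroup $\gamma_{i+1}$ is central in $F$, and it contains $u$ and $[x,f]$; also $[x,w]\in\gamma_{i+2}$. The identity $[x,fw]=[x,w]\,w^{-1}[x,f]w$ now gives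
\[
\alpha([x,f])=[xu,fw]\equiv[x,fw]\equiv[x,f]\pmod{\gamma_{i+2}} .
\]
The commutators $[x,f]$ generate $\gamma_{i+1}$, so $K$ acts trivially on $\gamma_{i+1}/\gamma_{i+2}$. By induction $K$ acts trivially on every factor of the series $G\ge F\ge\gamma_2\ge\gamma_3\ge\cdots$, which reaches $1$ after finitely many steps because $F$ is nilpotent. By (F5), $K$ is nilpotent, and $\mathrm{Aut}(G)$ is nilpotent-by-(residually finite).

\emph{Simple subgroups.} Let $S\le\mathrm{Aut}(G)$ be infinite, simple and non-abelian. The normal subgroup $S\cap K$ of $S$ is $1$ or $S$. In the first case $S$ embeds in $\mathrm{Aut}(G)/K$ and is residually finite, which is impossible for an infinite simple group. In the second case $S$ is nilpotent, so its center is nontrivial and, by simplicity, equal to $S$; this contradicts the assumption that $S$ is non-abelian.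

\emph{Optimality.} If $G$ is finitely generated and metabelian, take $N=G'$; if $G$ is finitely generated and nilpotent-by-nilpotent, take $N$ from the definition. In both cases $G/N$ is finitely generated and nilpotent, hence polycyclic by (F1). So the finitary alternating group on $\mathbb N$, which is countable, embeds in $\mathrm{Aut}(G)$ for no finitely generated group $G$ that is metabelian, nilpotent-by-nilpotent or nilpotent-by-polycyclic.
\end{proof}

\begin{remark}
Finite generation of $G$ enters through (F3) and (F4); the free abelian group on an infinite simple group $S$, with $N=G$, shows that it is needed. That $G/N$ is polycyclic is used for the nilpotency of $F$ and for (F3). It cannot be weakened to metabelian, even for abelian $N$, by Theorem~\ref{thm:main} with $N=M$. When $S$ is infinite and simple, the group $G$ of Theorem~\ref{thm:main} is not residually finite, since otherwise (F4) would make $S$ residually finite.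
\end{remark}

\begin{thebibliography}{9}

\bibitem{Bau} G.~Baumslag, 1963.

\bibitem{Hall58} P.~Hall, \emph{Illinois J. Math.} 2 (1958).

\bibitem{Hall59} P.~Hall, 1959.

\bibitem{HNN} Higman, Neumann and Neumann, 1949.

\bibitem{Jat} A.~V.~Jategaonkar, \emph{J. Pure Appl. Algebra} 4 (1974).

\bibitem{Kal} Kaluzhnin, 1953.

\bibitem{BHN} B.~H.~Neumann, 1937.

\bibitem{Ros} J.~E.~Roseblade, \emph{J. Pure Appl. Algebra} 3 (1973).

\end{thebibliography}
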